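\title{Merris' conjecture on the permanental minors of doubly stochastic matrices}

\begin{abstract}
We prove a conjecture of R.~Merris: if $A$ is a doubly stochastic $n\times n$ matrix, then $n\operatorname{per}(A)\ge\min_i\sum_j\operatorname{per}(A(j|i))$. Equality holds exactly when every permanental minor of order $n-1$ equals $\operatorname{per}(A)$. More generally, for every nonnegative $A$ the product of the permanental adjoint of $A$ with $A$ has spectral radius at most $n\operatorname{per}(A)$. The proof applies the Lorentzian signature of the form $\operatorname{per}[x,y,R]$ to triples made of two columns of $A$ and one further vector.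
\end{abstract}

\section{The problem and the results}

Let $n\ge2$. The \emph{permanent} of an $n\times n$ matrix $A=(a_{ij})$ is
\[
\operatorname{per}(A)=\sum_{\sigma\in S_n}\prod_{k=1}^n a_{k\sigma(k)},
\]
and $A(i|j)$ is the matrix obtained from $A$ by deleting row $i$ and column $j$. A real matrix is \emph{doubly stochastic} if its entries are nonnegative and all its row sums and column sums equal $1$. Put $s_i=\sum_{j=1}^n\operatorname{per}(A(j|i))$. R.~Merris conjectured that every doubly stochastic $n\times n$ matrix satisfies
\begin{equation}\label{eq:merris}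
n\operatorname{per}(A)\ \ge\ \min_i s_i .
\end{equation}

The permanent is linear in each column and each row, and it does not change when columns are permuted. Expanding along column $i$ gives, for $x\in\mathbb R^n$,
\begin{equation}\label{eq:expand}
\operatorname{per}(A\text{ with column $i$ replaced by }x)=\sum_j x_j\operatorname{per}(A(j|i)).
\end{equation}
Let $\mathbf 1$ be the all-ones vector. When the row sums are $1$, the average of the columns of $A$ is $\frac1n\mathbf 1$, and by \eqref{eq:expand} the number $s_i/n$ is the permanent of $A$ after column $i$ is replaced by this average. So \eqref{eq:merris} says that some column of $A$ can be replaced by the average column without increasing the permanent.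

For the matrix $J_n$ with all entries $1/n$ the replacement changes nothing, and equality holds. For the identity matrix $s_i=1$ and $n\operatorname{per}(A)=n$. For $n=2$ the rows of $A$ are $(a,1-a)$ and $(1-a,a)$, so $s_1=s_2=1$ and $2\operatorname{per}(A)-1=(2a-1)^2\ge0$. These cases suggest that every column might work, but the minimum in \eqref{eq:merris} cannot be replaced by the maximum. For
\[
A=\frac15\begin{pmatrix}2&3&0\\2&0&3\\1&2&2\end{pmatrix}
\]
the minors $\operatorname{per}(A(j|1))$ are $\frac6{25},\frac6{25},\frac9{25}$, so $\operatorname{per}(A)=\frac{12+12+9}{125}$ and $s_1=\frac{105}{125}>\frac{99}{125}=3\operatorname{per}(A)$. A proof therefore has to compare the columns with one another.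

\begin{theorem}\label{thm:merris}
If $A$ is a doubly stochastic $n\times n$ matrix, then $\min_i s_i\le n\operatorname{per}(A)$.
\end{theorem}

\begin{theorem}\label{thm:equality}
If $A$ is a doubly stochastic $n\times n$ matrix, then $\min_i s_i=n\operatorname{per}(A)$ if and only if $\operatorname{per}(A(j|i))=\operatorname{per}(A)$ for all $i,j$.
\end{theorem}

The \emph{permanental adjoint} $\operatorname{padj}(A)$ is the matrix with $(i,j)$ entry $\operatorname{per}(A(j|i))$. For determinants the adjugate satisfies $\operatorname{adj}(A)A=\det(A)I$, because a determinant with two equal columns vanishes. A permanent with two equal columns need not vanish, and the third result bounds the effect of the off-diagonal entries of $\operatorname{padj}(A)A$. We write $\rho(M)$ for the spectral radius of $M$, the largest modulus of an eigenvalue.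

\begin{theorem}\label{thm:spectral}
For every nonnegative $n\times n$ matrix $A$ we have $\rho(\operatorname{padj}(A)A)\le n\operatorname{per}(A)$. Consequently, for every positive vector $d$,
\[
\min_i\frac1{d_i}\sum_j (Ad)_j\operatorname{per}(A(j|i))\le n\operatorname{per}(A).
\]
In particular, \eqref{eq:merris} holds for every nonnegative matrix with unit row sums. The constant $n$ is best possible, with equality for $A=J_n$.
\end{theorem}

All three theorems come from one inequality for a pair of columns, Proposition~\ref{prop:key}. Section~\ref{sec:pairs} finds this inequality and proves its main ingredient by hand for $n=3$; Sections~\ref{sec:forms} and~\ref{sec:signature} supply the tools for general $n$.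

\section{Two columns and a third vector}\label{sec:pairs}

From now on $A$ is a nonnegative $n\times n$ matrix with columns $a_1,\dots,a_n$, $p=\operatorname{per}(A)$ and $F=\operatorname{padj}(A)A$. By \eqref{eq:expand}, $F_{ik}=\sum_j\operatorname{per}(A(j|i))a_{jk}$ is the permanent of $A$ with column $i$ replaced by $a_k$. Thus $F_{ik}\ge0$ and $F_{ii}=p$. If the row sums of $A$ are $1$, then $A\mathbf 1=\mathbf 1$ and $F\mathbf 1=\operatorname{padj}(A)\mathbf 1$, that is,
\begin{equation}\label{eq:rowsum}
\sum_k F_{ik}=s_i .
\end{equation}
So \eqref{eq:merris} says that in some row of $F$ the average entry is at most the diagonal entry $p$.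

If $F_{ik}+F_{ki}\le 2p$ held for all $i\ne k$, summation would give $\sum_i s_i\le n^2p$, and \eqref{eq:merris} would follow. This pair inequality is false.

\begin{example}\label{ex:pair}
Let $A=\frac18M$, where $M$ has rows $(0,2,6)$, $(4,3,1)$, $(4,3,1)$; then $A$ is doubly stochastic. The permanents of $M(j|1)$ are $6,20,20$ and those of $M(j|2)$ are $8,24,24$. In units of $8^{-3}$ we get $p=160$, $F_{12}=12+60+60=132$ and $F_{21}=96+96=192$, so $F_{12}+F_{21}=324>2p$.
\end{example}

What is true, as we shall see, is the product bound $F_{ik}F_{ki}\le p^2$. When both factors are positive it yields the weighted sum bound $F_{ik}r+F_{ki}r^{-1}\le2p$ for $r=\sqrt{F_{ki}/F_{ik}}$, but this $r$ depends on the pair in an uncontrolled way. To sum over pairs we need ratios $r=t_k/t_i$ taken from a single known vector $t$. In Example~\ref{ex:pair} the choice $t_i=s_i$ works: $s_2/s_1=56/46=28/23$, and $132\cdot\frac{28}{23}+192\cdot\frac{23}{28}<161+158<320$. To explain this we put $F_{ik}$, $F_{ki}$, $p$ and the weights into one Gram matrix.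

For a real $n\times(n-2)$ matrix $R$ and $x,y\in\mathbb R^n$, let $[x,y,R]$ be the $n\times n$ matrix with columns $x$, $y$ and the columns of $R$, and put
\[
q_R(x,y)=\operatorname{per}[x,y,R]=x^TW_Ry .
\]
This is a symmetric bilinear form. With $e_1,\dots,e_n$ the standard basis, its matrix has entries $(W_R)_{jl}=\operatorname{per}[e_j,e_l,R]$, which is $0$ for $j=l$ and the permanent of $R$ without rows $j,l$ for $j\ne l$. For $n=2$ the matrix $R$ is empty and the empty permanent is $1$.

Fix a nonnegative vector $u$, the same for all pairs, and set
\[
t=\operatorname{padj}(A)u,\qquad t_i=\sum_j u_j\operatorname{per}(A(j|i));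
\]
for $u=\mathbf 1$ this is $t_i=s_i$. Let $i\ne k$, let $R$ be $A$ without columns $i$ and $k$, and let $q=q_R$ and $w=q(u,u)\ge0$. Up to the order of columns, $[a_i,a_k,R]$ is $A$; $[a_i,a_i,R]$ and $[a_i,u,R]$ are $A$ with column $k$ replaced by $a_i$ and by $u$; $[a_k,a_k,R]$ and $[a_k,u,R]$ are $A$ with column $i$ replaced by $a_k$ and by $u$. Hence the Gram matrix of $a_i,a_k,u$ with respect to $q$ is
\begin{equation}\label{eq:gram}
\Gamma=\begin{pmatrix}F_{ki}&p&t_k\\ p&F_{ik}&t_i\\ t_k&t_i&w\end{pmatrix},
\end{equation}
and expansion along the first row gives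
\begin{equation}\label{eq:det}
\begin{aligned}
\det\Gamma&=F_{ki}(F_{ik}w-t_i^2)-p(pw-t_it_k)+t_k(pt_i-F_{ik}t_k)\\
&=2p\,t_it_k-F_{ki}t_i^2-F_{ik}t_k^2-w(p^2-F_{ik}F_{ki}).
\end{aligned}
\end{equation}
If $\det\Gamma\ge0$ and $F_{ik}F_{ki}\le p^2$, division by $t_it_k$ gives the weighted bound with $r=t_k/t_i$. The task is to find the signs of two minors of $\Gamma$.

\medskip\noindent\emph{The cases $n=2$ and $n=3$.} For $n=2$ three vectors in $\mathbb R^2$ are linearly dependent, so $\det\Gamma=0$. For $n=3$ the matrix $R$ is one column $c$, and
\[
W_R=\begin{pmatrix}0&c_3&c_2\\c_3&0&c_1\\c_2&c_1&0\end{pmatrix},\qquad \operatorname{tr}W_R=0,\qquad \det W_R=2c_1c_2c_3 .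
\]
With $X=[a_i,a_k,u]$ we have $\Gamma=X^TW_RX$, so $\det\Gamma=2c_1c_2c_3(\det X)^2\ge0$. If $c$ is positive, the eigenvalues of $W_R$ have sum zero and positive product, so one is positive and two are negative. For $n>3$ the matrix $X$ is not square and the identity for $\det\Gamma$ is lost. The sign pattern of the eigenvalues survives, and it determines the signs of both minors.

\section{Forms with at most one positive eigenvalue}\label{sec:forms}

Eigenvalues are counted with multiplicity. We use the following fact: a real symmetric matrix $W$ has at most one positive eigenvalue if and only if the form $x^TWx$ is positive definite on no $2$-dimensional subspace. Indeed, orthogonal eigenvectors for two positive eigenvalues span such a subspace. Conversely, if there is at most one positive eigenvalue, the eigenvectors for the nonpositive eigenvalues span a subspace of codimension at most $1$; it meets every $2$-dimensional subspace in some $x\ne0$, and $x^TWx\le0$.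

\begin{lemma}\label{lem:forms}
Let $W$ be a real symmetric $m\times m$ matrix with at most one positive eigenvalue, and let $q(x,y)=x^TWy$.
\begin{enumerate}
\item[(a)] If $q(x,x)\ge0$, then for all $y,z$ we have $q(x,y)^2\ge q(x,x)q(y,y)$, and the Gram matrix $\Gamma$ of $x,y,z$ with respect to $q$ has $\det\Gamma\ge0$.
\item[(b)] If $q(y,y)>0$ and $q(v,y)=0$, then $q(v,v)\le0$, with equality only if $Wv=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $\Gamma=X^TWX$ with $X=[x,y,z]$. Suppose that $\Gamma$ is positive definite on a $2$-dimensional subspace $V\subset\mathbb R^3$. Then $(Xb)^TW(Xb)>0$ for $0\ne b\in V$, so $X$ is injective on $V$ and $W$ is positive definite on the $2$-dimensional subspace $XV$, a contradiction. Hence $\Gamma$ has at most one positive eigenvalue, and the same argument with $[x,y]$ in place of $X$ applies to the Gram matrix $\Gamma'$ of $x,y$. Neither matrix is negative definite, since both have the diagonal entry $q(x,x)\ge0$. If $\det\Gamma<0$, then $\Gamma$ has either three negative eigenvalues or one negative and two positive ones; both are excluded. If $\det\Gamma'>0$,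 then $\Gamma'$ has two negative or two positive eigenvalues; both are excluded. So $\det\Gamma'=q(x,x)q(y,y)-q(x,y)^2\le0$.

(b) Let $H=\{x:q(x,y)=0\}$. For $x\in H$, part (a) gives $0=q(y,x)^2\ge q(y,y)q(x,x)$, so $q(x,x)\le0$; this applies to $v$. Suppose $q(v,v)=0$. For $x\in H$ and all real $\tau$ we have $0\ge q(x+\tau v,x+\tau v)=q(x,x)+2\tau q(v,x)$, which forces $q(v,x)=0$. Every $z\in\mathbb R^m$ is the sum of $\lambda y$ and $z-\lambda y\in H$, where $\lambda=q(z,y)/q(y,y)$. So $q(v,z)=0$ for all $z$, that is, $Wv=0$.
\end{proof}

The hypothesis $q(x,x)\ge0$ in (a) excludes negative definite Gram matrices: for $W=-I$ and the standard basis of $\mathbb R^3$ both conclusions fail.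

\section{The signature of $\operatorname{per}[x,y,R]$}\label{sec:signature}

The next lemma is well known (Alexandrov, Egorychev, Falikman). The eigenvalues of $W_R$ are not computable in general. Instead we show that $W_R$ is nonsingular for every positive $R$, and then deform $R$ to the all-ones matrix, where the eigenvalues are explicit. We use that the eigenvalues $\lambda_1\ge\dots\ge\lambda_n$ of a real symmetric matrix are continuous functions of its entries.

\begin{lemma}\label{lem:signature}
Let $R$ be a real $n\times(n-2)$ matrix. If $R$ is entrywise positive, then $W_R$ has one positive and $n-1$ negative eigenvalues. If $R$ is nonnegative, then $W_R$ has at most one positive eigenvalue.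
\end{lemma}

\begin{proof}
A nonnegative $R$ is a limit of positive matrices. By the first claim these have $\lambda_2<0$, so $\lambda_2(W_R)\le0$, which is the second claim. We prove the first claim by induction on $n$. For $n=2$ the matrix $W_R=\left(\begin{smallmatrix}0&1\\1&0\end{smallmatrix}\right)$ has eigenvalues $1$ and $-1$.

Let $n\ge3$, let $R$ be positive, and let $W_Rx=0$; we show that $x=0$. Let $c$ be the last column of $R$ and $R'$ the matrix of the other columns. To reach forms of size $n-1$ we expand in the column $c=\sum_kc_ke_k$, which leads to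
\[
q_k(y,z)=\operatorname{per}[y,z,e_k,R'],\qquad k=1,\dots,n.
\]
Let a hat denote deletion of the $k$th coordinate or row. Expansion along the column $e_k$ gives $q_k(y,z)=q_{\widehat{R'}}(\hat y,\hat z)$, and $\widehat{R'}$ is a positive $(n-1)\times(n-3)$ matrix. By induction $W_{\widehat{R'}}$ is nonsingular with one positive eigenvalue. Now $q_k(c,c)>0$, being the permanent of a positive matrix, and
\[
q_k(x,c)=\operatorname{per}[x,c,e_k,R']=q_R(x,e_k)=(W_Rx)_k=0 .
\]
By Lemma~\ref{lem:forms}(b), $q_k(x,x)\le0$, with equality only if $W_{\widehat{R'}}\hat x=0$, that is, only if $x_l=0$ for all $l\ne k$. On the other hand,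
\[
0=x^TW_Rx=\operatorname{per}[x,x,c,R']=\sum_kc_k\,q_k(x,x),
\]
and all $c_k$ are positive. So $q_k(x,x)=0$ for every $k$; the cases $k=1$ and $k=2$ together give $x=0$.

Along the segment from $R$ to the all-ones matrix $E$ all matrices are positive, so no eigenvalue vanishes, and by continuity none changes sign. Finally $W_E=(n-2)!\,(\mathbf 1\mathbf 1^T-I)$ has the eigenvalue $(n-1)!$ on $\mathbf 1$ and the eigenvalue $-(n-2)!$ on the $(n-1)$-dimensional space orthogonal to $\mathbf 1$.
\end{proof}

\section{The three-vector inequality}\label{sec:key}

\begin{proposition}\label{prop:key}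
Let $A$ and $u$ be nonnegative and $t=\operatorname{padj}(A)u$. For $i\ne k$ let $R$ be $A$ without columns $i,k$ and $w=\operatorname{per}[u,u,R]$. Then $F_{ik}F_{ki}\le p^2$ and
\begin{equation}\label{eq:key}
F_{ki}\,t_i^2+F_{ik}\,t_k^2+w\,(p^2-F_{ik}F_{ki})\le 2p\,t_it_k .
\end{equation}
If all $t_i$ are positive, then
\begin{align}
F_{ik}\frac{t_k}{t_i}+F_{ki}\frac{t_i}{t_k}&\le2p\qquad(i\ne k),\label{eq:pair}\\
\sum_{i,k}F_{ik}\frac{t_k}{t_i}&\le n^2p.\label{eq:sum}
\end{align}
Equality in \eqref{eq:sum} forces equality in \eqref{eq:pair} for every pair.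
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:signature}, $W_R$ has at most one positive eigenvalue, and $q_R(a_i,a_i)=F_{ki}\ge0$. Lemma~\ref{lem:forms}(a) for the vectors $a_i,a_k,u$, whose Gram matrix is \eqref{eq:gram}, gives $p^2\ge F_{ki}F_{ik}$ and $\det\Gamma\ge0$; by \eqref{eq:det} the latter is \eqref{eq:key}. Since $u$ and $R$ are nonnegative, $w\ge0$, so the third term of \eqref{eq:key} is nonnegative. Dropping it and dividing by $t_it_k$ gives \eqref{eq:pair}. The left side of \eqref{eq:sum} is the sum of the left sides of \eqref{eq:pair} over the $n(n-1)/2$ pairs $i<k$ and of the $n$ diagonal terms $F_{ii}=p$. It is therefore at most $n(n-1)p+np=n^2p$, with equality only if each pair gives equality.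
\end{proof}

\section{Merris' inequality and its equality case}

Birkhoff's theorem states that a doubly stochastic matrix $A$ is a convex combination of permutation matrices. So $A\ge\lambda P$ entrywise for some permutation matrix $P$ and some $\lambda>0$, and $p\ge\lambda^n>0$.

\begin{proof}[Proof of Theorem~\ref{thm:merris}]
Take $u=\mathbf 1$, so that $t_i=s_i$. By \eqref{eq:rowsum}, $s_i\ge F_{ii}=p>0$, so \eqref{eq:sum} applies. Let $s_{\min}=\min_is_i$. Since $F_{ik}\ge0$, \eqref{eq:sum} and \eqref{eq:rowsum} give
\begin{equation}\label{eq:chain}
n^2p\ \ge\ \sum_i\frac1{s_i}\sum_kF_{ik}s_k\ \ge\ \sum_i\frac{s_{\min}}{s_i}\sum_kF_{ik}=n\,s_{\min}.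
\end{equation}
Hence $s_{\min}\le np$.
\end{proof}

The weight $1/s_i$ cancels the row sum $s_i$ of $F$, and the weight $s_k$ has to be bounded below; this is where the minimum enters.

\begin{proof}[Proof of Theorem~\ref{thm:equality}]
If all $\operatorname{per}(A(j|i))$ equal $p$, then $s_i=np$ for every $i$. Conversely, let $s_{\min}=np$, so that both inequalities in \eqref{eq:chain} are equalities.

\emph{Step 1: $s_i=np$ for all $i$.} The second equality reads $\sum_{i,k}s_i^{-1}F_{ik}(s_k-s_{\min})=0$. All terms are nonnegative, so all vanish. The terms with $k=i$ give $p(s_i-s_{\min})=0$, and $p>0$.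

\emph{Step 2: $F_{ik}=p$ for all $i,k$.} Fix $i\ne k$ and let $R$, $w$ be as in Proposition~\ref{prop:key}. The first equality in \eqref{eq:chain} gives equality in \eqref{eq:pair}, which by Step 1 is $F_{ik}+F_{ki}=2p$. This does not yet determine the two summands; for that we use the term of \eqref{eq:key} that was dropped. With $t_i=t_k$, \eqref{eq:key} becomes $w(p^2-F_{ik}F_{ki})\le0$. We claim that $w>0$. Since $p>0$, there is $\sigma\in S_n$ with $a_{m\sigma(m)}>0$ for all $m$. Let $j=\sigma^{-1}(i)$ and $l=\sigma^{-1}(k)$. Then $(W_R)_{jl}\ge\prod_{m\ne j,l}a_{m\sigma(m)}>0$, and $w=\mathbf 1^TW_R\mathbf 1\ge(W_R)_{jl}$ because $W_R$ is nonnegative. Thus $F_{ik}F_{ki}\ge p^2$, and $(F_{ik}-F_{ki})^2=4p^2-4F_{ik}F_{ki}\le0$. So $F_{ik}=F_{ki}=p$.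

\emph{Step 3: $\operatorname{per}(A(j|i))$ does not depend on $i$.} Fix $i\ne k$, let $q=q_R$ and $v=a_i-a_k$. By \eqref{eq:gram} and Step 2, $q(a_i,a_i)=q(a_i,a_k)=q(a_k,a_k)=p$. Hence $q(a_k,a_k)>0$, $q(v,a_k)=p-p=0$ and $q(v,v)=p-2p+p=0$. Lemma~\ref{lem:forms}(b) gives $W_Rv=0$, so $q(a_i,e_j)=q(a_k,e_j)$ for every $j$. The matrix $[a_i,e_j,R]$ is $A$ with column $k$ replaced by $e_j$, up to the order of columns, so $q(a_i,e_j)=\operatorname{per}(A(j|k))$ by \eqref{eq:expand}; exchanging $i$ and $k$ gives $q(a_k,e_j)=\operatorname{per}(A(j|i))$.

Let $\pi_j$ be the common value of $\operatorname{per}(A(j|i))$, $i=1,\dots,n$. Expansion along row $j$ gives $p=\sum_ia_{ji}\pi_j=\pi_j$.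
\end{proof}

If $A$ is positive, then $W_R$ is nonsingular by Lemma~\ref{lem:signature}, Step 3 gives $a_i=a_k$, and each column equals the average column; so $J_n$ is the only positive matrix with equality. Matrices with zero entries give more.

\begin{example}\label{ex:equality}
For $A=J_n$ each $\operatorname{per}(A(j|i))$ equals $(n-1)!/n^{n-1}=n!/n^n=\operatorname{per}(A)$. Next let $A=\frac12(I+P)$, with $P$ the permutation matrix of a full $n$-cycle. The permanent of a $0$--$1$ matrix counts the perfect matchings of the bipartite graph that joins row vertex $j$ to column vertex $i$ when the $(j,i)$ entry is $1$. For $I+P$ this graph is a cycle of length $2n$, which has two perfect matchings, so $\operatorname{per}(A)=2\cdot2^{-n}$. Row and column vertices alternate along the cycle. Deleting one of each kind leaves two paths, one possibly empty, each with an even number of vertices and hence with exactly one perfect matching. So every $\operatorname{per}(A(j|i))$ equals $2^{-(n-1)}=\operatorname{per}(A)$.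
\end{example}

\begin{remark}[the hypotheses]\label{rem:hyp}
Nonnegativity is used in Lemma~\ref{lem:signature} and for $F_{ik}\ge0$, $w\ge0$. The $3\times3$ matrix with $-1$ on the diagonal and $1$ elsewhere has unit row and column sums, but $p=-1-3+2=-2$ and $s_i=2+0+0$, so \eqref{eq:merris} fails. The row sums are used in \eqref{eq:rowsum} and in the last line of the proof of Theorem~\ref{thm:equality}. The matrix with rows $(1,1)$, $(0,0)$ has unit column sums, $p=0$ and $s_1=s_2=1$, so \eqref{eq:merris} fails. The column sums are used only to obtain $p>0$. For the matrix with rows $(1,0)$, $(1,0)$ we have $p=0=s_1$, while $\operatorname{per}(A(1|2))=1$; so the equivalence in Theorem~\ref{thm:equality} fails under unit row sums alone.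
\end{remark}

\section{The spectral radius of $\operatorname{padj}(A)A$}

The left side of \eqref{eq:sum} is $\sum_i(Ft)_i/t_i$, and $u$ is at our disposal. For $u=Ad$ we have $t=\operatorname{padj}(A)Ad=Fd$. If $d$ is a positive eigenvector of $F$, so is $t$, every summand equals the eigenvalue, and the second estimate in \eqref{eq:chain} is not needed. We use two textbook facts. Perron's theorem: a square matrix $M$ with positive entries has $\rho(M)>0$ and a positive vector $d$ with $Md=\rho(M)d$. Gelfand's formula: $\rho(M)=\lim_{m\to\infty}\|M^m\|^{1/m}$ for every operator norm.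

\begin{proof}[Proof of Theorem~\ref{thm:spectral}]
Let $A$ be positive. Then $F$ is positive; let $Fd=\rho d$ with $d$ positive and $\rho=\rho(F)>0$. For $u=Ad$ we get $t=\rho d$, which is positive, and \eqref{eq:sum} becomes
\[
n^2p\ \ge\ \sum_i\frac1{d_i}\sum_kF_{ik}d_k=\sum_i\rho=n\rho .
\]
So $\rho(F)\le np$. For nonnegative $A$, apply this to $A+\varepsilon\mathbf 1\mathbf 1^T$ and let $\varepsilon\to0^+$; the permanent and the entries of $F$ are polynomials in the entries of $A$, and the spectral radius is a continuous function of the entries of a matrix.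

Now let $d$ be any positive vector and $\mu=\min_i(Fd)_i/d_i\ge0$. Then $Fd\ge\mu d$ entrywise. Multiplication by the nonnegative matrix $F$ preserves entrywise inequalities, so $F^md\ge\mu^md$ for all $m\ge1$ by induction. In the maximum norm this gives $\mu^m\|d\|\le\|F^md\|\le\|F^m\|\,\|d\|$, and Gelfand's formula yields $\mu\le\rho(F)\le np$. This is the displayed inequality of the theorem, because $(Fd)_i=\sum_j(Ad)_j\operatorname{per}(A(j|i))$. If the row sums of $A$ are $1$, the choice $d=\mathbf 1$ gives $Ad=\mathbf 1$ and hence \eqref{eq:merris}; the case $p=0$ is included.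

For $A=J_n$ all columns are equal, so $F=p\,\mathbf 1\mathbf 1^T$ with $p>0$. Its eigenvalues are $np$ and $0$, so $\rho(F)=n\operatorname{per}(J_n)$ and the constant $n$ cannot be lowered.
\end{proof}
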